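\title{Weakly $q$-plurisubharmonic functions on analytic sets need not be $q$-plurisubharmonic}

\begin{abstract}
An upper semi-continuous function on an analytic set $A\subset\mathbb C^n$ can be called $q$-plurisubharmonic in two ways: by asking for local $q$-plurisubharmonic extensions to the ambient space, or by testing along all holomorphic maps from domains of $\mathbb C^{q+1}$ into $A$. The two notions are known to agree for $q=0$, and for continuous functions. We show that for every $q\ge 1$ and $n\ge q+2$ they differ in general. On the product of the cone over a smooth plane cubic with $\mathbb C^{q-1}$, the characteristic function of the origin passes every test along holomorphic maps but has no $q$-plurisubharmonic extension near the origin. We also determine for which $n$, $q$ and $\dim A$ the two notions agree, and give a criterion for characteristic functions of points.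
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection{Definitions}

Throughout, $n\ge 1$ and $q\in\{0,1,\dots,n-1\}$ are integers, and functions take values in $[-\infty,\infty)$; pluriharmonic functions are real-valued. We write ``psh'' for plurisubharmonic, ``usc'' for upper semi-continuous, $\chi_S$ for the function equal to $1$ on $S$ and $0$ elsewhere, and $|\cdot|$ for the Euclidean norm.

\begin{definition}\label{def:open}
Let $\Omega\subset\mathbb C^n$ be open. A usc function $\psi$ on $\Omega$ is \emph{$q$-plurisubharmonic} ($q$-psh) if for every complex affine subspace $L\subset\mathbb C^n$ of dimension $q+1$, every compact set $K\subset L\cap\Omega$ and every function $h$ that is pluriharmonic on a neighborhood of $K$ in $L$, the inequality $\psi\le h$ on $\partial K$ (boundary relative to $L$) implies $\psi\le h$ on $K$.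
\end{definition}

So a $q$-psh function obeys the maximum principle, relative to pluriharmonic functions, on affine slices of dimension $q+1$. For $q=0$ these are exactly the psh functions (where a function may be $\equiv-\infty$ on components of $\Omega$). On open subsets of $\mathbb C^{q+1}$ we use the same definition; there the only slice $L$ is $\mathbb C^{q+1}$ itself.

\begin{definition}\label{def:set}
Let $A$ be an analytic subset of an open set $\Omega\subset\mathbb C^n$, and let $\psi$ be a usc function on $A$.
\begin{enumerate}
\item[(1)] $\psi$ is \emph{$q$-psh on $A$} if every $p\in A$ has an open neighborhood $U$ in $\Omega$ with a $q$-psh function $\Psi$ on $U$ such that $\psi=\Psi$ on $A\cap U$.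
\item[(2)] $\psi$ is \emph{weakly $q$-psh on $A$} if for every holomorphic map $f:D\to A$ from a domain $D\subset\mathbb C^{q+1}$ the function $\psi\circ f$ is $q$-psh on $D$.
\end{enumerate}
\end{definition}

The first notion looks at $A$ from outside, through functions on the ambient space. The second is intrinsic and uses only the holomorphic maps into $A$. Forn\ae ss and Narasimhan \cite{FN} showed that the two are equivalent for $q=0$. Popa-Fischer \cite{PF} proved that a \emph{continuous} function on $A$ is weakly $q$-psh if and only if it is $q$-psh. The problem, posed as open in \cite{Book}, is to decide what happens without continuity: \emph{is every usc weakly $q$-psh function on an analytic set $q$-psh, for $q\ge1$?} The answer is no.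

\subsection{Results}

Let
\[
C=\{x\in\mathbb C^3:\ x_1^3+x_2^3+x_3^3=0\},\qquad E=\{[x]\in\mathbb P^2:\ x_1^3+x_2^3+x_3^3=0\}.
\]
The gradient $(3x_1^2,3x_2^2,3x_3^2)$ vanishes only at $0$, so $E$ is a smooth plane cubic, a compact Riemann surface of genus $1$, and $C$ is the two-dimensional cone over it.

\begin{theorem}\label{thm:A}
Let $q\ge1$, $A_0=C\times\mathbb C^{q-1}\subset\mathbb C^{q+2}$ and $\psi_0=\chi_{\{0\}}$ on $A_0$. Then $\psi_0$ is usc and weakly $q$-psh on $A_0$, but not $q$-psh on $A_0$. More generally, if $1\le q<d<n$, let
\[
A=A_0\times\mathbb C^{d-q-1}\times\{0\}\subset\mathbb C^n,\qquad \psi(x,y,w,0)=\psi_0(x,y).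
\]
Then $A$ has pure dimension $d$, and $\psi$ is usc and weakly $q$-psh but not $q$-psh on $A$.
\end{theorem}

The range $q<d<n$ cannot be enlarged. For $d=n$ the set $A$ is open and affine maps already test everything; for $d\le q$ upper semi-continuity alone yields extensions.

\begin{theorem}\label{thm:B}
Let $A$ be an analytic subset of an open set in $\mathbb C^n$. If $p\in A$ and $\dim_pA\le q$, then for every usc function $\psi$ on $A$ there are a neighborhood $U$ of $p$ and a $q$-psh function $\Psi$ on $U$ with $\Psi=\psi$ on $A\cap U$.
\end{theorem}

\begin{theorem}\label{thm:C}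
Let $0\le q\le n-1$.
\begin{enumerate}
\item[(1)] For $0\le d\le n$: every usc weakly $q$-psh function on every purely $d$-dimensional analytic subset of an open set in $\mathbb C^n$ is $q$-psh if and only if $q=0$, or $d\le q$, or $d=n$.
\item[(2)] Every usc weakly $q$-psh function on every analytic subset of an open set in $\mathbb C^n$ is $q$-psh if and only if $q=0$ or $n=q+1$.
\end{enumerate}
\end{theorem}

Finally, the two notions can be tested separately on the characteristic function of a point.

\begin{theorem}\label{thm:D}
Let $A$ be an analytic subset of an open set in $\mathbb C^n$, let $p\in A$ and $0\le q\le n-1$.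
\begin{enumerate}
\item[(i)] $\chi_{\{p\}}$ is $q$-psh on $A$ if and only if $\dim_pA\le q$.
\item[(ii)] $\chi_{\{p\}}$ is weakly $q$-psh on $A$ if and only if there is no germ of a holomorphic map $f:(\mathbb C^{q+1},0)\to(A,p)$ such that $0$ is isolated in $f^{-1}(p)$.
\end{enumerate}
Hence every $A$ with $\dim_pA\ge q+1$ that admits no such germ carries a usc weakly $q$-psh function that is not $q$-psh.
\end{theorem}

For $q=0$ and $\dim_pA\ge1$ such a germ always exists: a positive-dimensional germ contains the image of a nonconstant holomorphic disc through $p$. For $q\ge1$ the singularity of $A$ at $p$ may prevent it, and this is the source of the counterexamples.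

\subsection{The smallest case}\label{sec:small}

Let $q=1$, $n=3$, $A=C$ and $\psi_0=\chi_{\{0\}}$. The argument has three steps.

\emph{Maps into $C$ have no isolated zeros.} Let $f:D\to C$ be holomorphic on a domain $D\subset\mathbb C^2$, and suppose that $x$ is an isolated point of $f^{-1}(0)$. On a small punctured ball $b\setminus\{x\}$ the map $[f]$ into $E$ is defined. Now $E$ is a complex torus with universal covering $\mathbb C$, and $b\setminus\{x\}$ is simply connected, so $[f]$ lifts to a holomorphic function on $b\setminus\{x\}$. By Hartogs the lift extends across $x$, and so does $[f]$. After shrinking $b$ and permuting coordinates the extension is $[1:\tau_2:\tau_3]$ with $\tau_2,\tau_3$ holomorphic on $b$. Hence $f=f_1\cdot(1,\tau_2,\tau_3)$, and $f^{-1}(0)$ is near $x$ the zero set of the single function $f_1$. In $\mathbb C^2$ such a set has no isolated points, a contradiction.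

\emph{So $\psi_0$ passes all tests.} We have $\psi_0\circ f=\chi_Z$ with $Z=f^{-1}(0)$ either empty or of dimension at least $1$ at each of its points. Suppose $\chi_Z\le h$ on $\partial K$. Then $h\ge0$ on $K$ by the minimum principle. Moreover $h\ge1$ on $Z\cap\partial K$, and the minimum principle along the positive-dimensional set $Z$ gives $h\ge1$ on $Z\cap K$. Thus $\chi_Z\le h$ on $K$.

\emph{But $\psi_0$ does not extend.} Suppose $\Psi$ is a $1$-psh extension near a closed ball $\overline B$ about $0$. On the surface $C$ it has a strict peak at the vertex: $\Psi(0)=1$ and $\Psi=0$ on $C\cap\partial B$. Put $g=x_1^3+x_2^3+x_3^3$. For small $\delta>0$ and large $N$, the function $\Psi-N|g|^2+\delta|z|^2$ attains its maximum over $\overline B$ at an interior point $z^*$. We do not know whether $z^*$ lies on $C$, but this does not matter: $\ker dg(z^*)$ contains a complex plane $W$, and along $z^*+W$ the penalty $-N|g|^2$ agrees with a pluriharmonic function up to $o(|w|^2)$. Therefore, on $z^*+W$ near $z^*$, $\Psi$ lies below a pluriharmonic function minus $\frac\delta2|w|^2$, with equality at $z^*$, which contradicts the maximum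 principle on a small ball of this affine plane.

In short, a $q$-psh function obeys a maximum principle along the common zero set of $n-q-1$ holomorphic functions, \emph{including at singular points}, whereas maps from $\mathbb C^{q+1}$ need not see a singular point well enough to enforce it.

The cubic cannot be replaced by a conic. On the quadric cone $\{x_1x_2=x_3^2\}$ the map $(s,t)\mapsto(s^2,t^2,st)$ has an isolated zero at the origin, so by Theorem~\ref{thm:D}(ii) $\chi_{\{0\}}$ is not weakly $1$-psh there. The difference is that a map from a punctured ball in $\mathbb C^2$ to a rational curve need not extend, as $(s,t)\mapsto[s:t]$ shows, while a map to the torus $E$ does.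

\subsection{Facts used}\label{sec:facts}

We use the following textbook facts.
\begin{enumerate}
\item[(F1)] If $X$ is analytic and $g_1,\dots,g_s$ are holomorphic near $x\in X$ and vanish at $x$, then $\dim_x(X\cap\{g_1=\dots=g_s=0\})\ge\dim_xX-s$.
\item[(F2)] If $X$ is analytic and $\dim_aX\ge1$, there is a nonconstant holomorphic map $\gamma$ from the unit disc into $X$ with $\gamma(0)=a$, with image in any prescribed neighborhood of $a$.
\item[(F3)] If $Y$ is a nowhere dense analytic subset of a ball $b$, then $b\setminus Y$ is connected. If $Y$ has codimension at least $2$, every holomorphic function on $b\setminus Y$ extends holomorphically to $b$.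
\item[(F4)] Let $K\subset\mathbb C$ be compact, and let $u$ be a function on an open neighborhood of $K$ that is subharmonic or $\equiv-\infty$ on each component of this neighborhood. If $u\le0$ on $\partial K$, then $u\le 0$ on $K$.
\item[(F5)] If $A$ is an analytic subset of an open set in $\mathbb C^n$ and $\dim_pA=n$, then $A$ contains a neighborhood of $p$ in $\mathbb C^n$.
\end{enumerate}

\section{Characteristic functions of analytic sets}\label{sec:char}

If $f:D\to A$ is holomorphic, then $\chi_{\{p\}}\circ f$ is the characteristic function of the fiber $f^{-1}(p)$. We therefore ask when $\chi_Z$ is $q$-psh for an analytic set $Z$ in $\mathbb C^{q+1}$. The point is to propagate a lower bound for $h$ from $Z\cap\partial K$ to $Z\cap K$.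

\begin{lemma}\label{lem:min}
Let $D\subset\mathbb C^m$ be open and let $Z$ be an analytic subset of $D$ without isolated points. Let $K\subset D$ be compact with $Z\cap K\ne\emptyset$, and let $h$ be pluriharmonic near $K$. Then $Z\cap\partial K\ne\emptyset$ and $\min_{Z\cap K}h=\min_{Z\cap\partial K}h$.
\end{lemma}

\begin{proof}
Let $\mu=\min_{Z\cap K}h$ and $M=\{z\in Z\cap K:h(z)=\mu\}$, a nonempty compact set. It suffices to show $M\cap\partial K\ne\emptyset$. Suppose $M\subset\operatorname{int}K$, and let $a\in M$ be a point where $|z|^2$ is maximal on $M$. Since $a$ is not isolated in $Z$, we have $\dim_aZ\ge1$, and (F2) gives a nonconstant holomorphic $\gamma$ from the unit disc into $Z\cap\operatorname{int}K$ with $\gamma(0)=a$. The harmonic function $h\circ\gamma$ is $\ge\mu$ with equality at $0$. Hence it is constant and $\gamma$ takes values in $M$. Then the subharmonic function $|\gamma|^2$ has a maximum at $0$, so it is constant, and $0=\Delta|\gamma|^2=4|\gamma'|^2$ shows that $\gamma$ is constant, a contradiction.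
\end{proof}

\begin{proposition}\label{prop:chi}
Let $Z$ be an analytic subset of an open set $D\subset\mathbb C^{q+1}$. Then $\chi_Z$ is $q$-psh on $D$ if and only if $Z$ has no isolated points.
\end{proposition}

\begin{proof}
The function $\chi_Z$ is usc because $Z$ is closed in $D$. Suppose $Z$ has no isolated points, and let $\chi_Z\le h$ on $\partial K$ as in Definition~\ref{def:open}, with $L=\mathbb C^{q+1}$ and $K\ne\emptyset$. Then $h\ge0$ on $\partial K$, so $h\ge0$ on $K$ by Lemma~\ref{lem:min} applied to the analytic set $D$ itself. Also $h\ge1$ on $Z\cap\partial K$, so $h\ge1$ on $Z\cap K$ by Lemma~\ref{lem:min} applied to $Z$ (there is nothing to show if $Z\cap K=\emptyset$). Hence $\chi_Z\le h$ on $K$.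

Conversely, if $x$ is isolated in $Z$, let $K\subset D$ be a closed ball about $x$ with $K\cap Z=\{x\}$, and let $h=\frac12$. Then $\chi_Z=0\le h$ on $\partial K$, but $\chi_Z(x)=1>h(x)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:D}(ii)]
The function $\chi_{\{p\}}$ is usc on $A$, and for holomorphic $f:D\to A$ on a domain $D\subset\mathbb C^{q+1}$ we have $\chi_{\{p\}}\circ f=\chi_{f^{-1}(p)}$. By Proposition~\ref{prop:chi}, $\chi_{\{p\}}$ is weakly $q$-psh if and only if no fiber $f^{-1}(p)$ has an isolated point. Translating such a point to $0$ and passing to germs, respectively restricting a representative of a germ to a small ball, we see that this is the stated condition.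
\end{proof}

\section{Maps into the cone over a cubic}\label{sec:cone}

We now carry out the first step of Section~\ref{sec:small} for maps from $\mathbb C^{q+1}$ into $A_0=C\times\mathbb C^{q-1}$. The set to be crossed is no longer a point but an analytic set of codimension at least $2$, so we replace the topological lifting by an argument with differential forms.

\begin{lemma}\label{lem:ext}
Let $b\subset\mathbb C^m$ be a ball and $Y\subset b$ an analytic subset of codimension at least $2$. Every holomorphic map $\eta:b\setminus Y\to E$ extends to a holomorphic map $\tau:b\to E$.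
\end{lemma}

\begin{proof}
Let $\alpha:E\to\mathbb C/\Lambda$ be a biholomorphic map onto a complex torus; it exists because $E$ has genus $1$. Two local lifts of $\alpha\circ\eta$ to $\mathbb C$ differ locally by constants, so their differentials glue to a closed holomorphic $1$-form $\theta$ on $b\setminus Y$. By (F3) the coefficients of $\theta$ extend holomorphically to $b$, and the extended form is closed by continuity. As $b$ is a ball, $\theta=ds$ for some holomorphic $s$ on $b$. The map $\alpha\circ\eta-[s]$ from $b\setminus Y$ to $\mathbb C/\Lambda$ is locally constant, and $b\setminus Y$ is connected, so it equals a constant $[c]$. Then $\tau=\alpha^{-1}([s+c])$ is the required extension.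
\end{proof}

\begin{lemma}\label{lem:cone}
Let $D\subset\mathbb C^m$ be open, $m\ge2$, and let $F:D\to C$ be holomorphic. Then $\dim_xF^{-1}(0)\ge m-1$ for every $x\in F^{-1}(0)$.
\end{lemma}

\begin{proof}
Suppose $F(x)=0$ and $\dim_xF^{-1}(0)\le m-2$. Then there is a ball $b\subset D$ about $x$ such that $Y=F^{-1}(0)\cap b$ has codimension at least $2$ in $b$. On $b\setminus Y$ the map $\eta=[F_1:F_2:F_3]$ into $E$ is defined and holomorphic. By Lemma~\ref{lem:ext} it extends to $\tau:b\to E$. Some homogeneous coordinate of $\tau(x)$ is nonzero; after permuting coordinates and shrinking $b$ we have $\tau=[1:\tau_2:\tau_3]$ with $\tau_2,\tau_3$ holomorphic on $b$. Hence $F_j=\tau_jF_1$ for $j=2,3$ on $b\setminus Y$, and by density on $b$. So $F^{-1}(0)\cap b=\{F_1=0\}\cap b$, a set which contains $x$ and has dimension at least $m-1$ there by (F1). This is a contradiction.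
\end{proof}

An arbitrary holomorphic map to $\mathbb C^3$ has a zero set given by three equations. Lemma~\ref{lem:cone} says that for maps into $C$ these three count as one. The factor $\mathbb C^{q-1}$ adds $q-1$ equations, for a total of $q$, one fewer than the dimension of the source:

\begin{lemma}\label{lem:iso}
Let $q\ge1$, let $D\subset\mathbb C^{q+1}$ be a domain and let $f=(F,G):D\to C\times\mathbb C^{q-1}$ be holomorphic. Then $f^{-1}(0)$ has no isolated points.
\end{lemma}

\begin{proof}
Let $f(x)=0$. By Lemma~\ref{lem:cone} with $m=q+1$ we have $\dim_xF^{-1}(0)\ge q$. The set $f^{-1}(0)$ is obtained from $F^{-1}(0)$ by imposing the $q-1$ equations $G=0$, so $\dim_xf^{-1}(0)\ge q-(q-1)=1$ by (F1).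
\end{proof}

\section{A maximum principle along analytic sets}\label{sec:max}

We now show that a $q$-psh function obeys a maximum principle along a set $\{g=0\}$ defined by $n-q-1$ equations. Definition~\ref{def:open} only involves affine slices, and $\{g=0\}$ is curved and possibly singular. We therefore do not work on $\{g=0\}$ itself. The penalty $-N|g|^2$ forces a maximum into the interior of the ball, wherever it may lie, and at the maximum point an affine space in directions of $\ker dg$ is the right slice. For Theorem~\ref{thm:A} the case $k=1$ below suffices. The additional term $c\log|k|$ is for Section~\ref{sec:crit}, where it hides unwanted components of $\{g=0\}$.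

\begin{lemma}\label{lem:max}
Let $r=n-q-1\ge1$, and let $B\subset\mathbb C^n$ be an open ball with center $p$ and radius $R$. Let $g=(g_1,\dots,g_r)$ and $k$ be holomorphic near $\overline B$, let $c>0$, let $\Psi$ be $q$-psh on a neighborhood of $\overline B$, and put $v=\Psi+c\log|k|$. Then for every $a\in B$ with $g(a)=0$,
\[
v(a)\le\max\{v(z):\ z\in\partial B,\ g(z)=0\}\qquad(\max\emptyset=-\infty).
\]
\end{lemma}

\begin{proof}
Suppose not. Choose a real number $s$ with $v(a)>s>\max_{\partial B\cap\{g=0\}}v$ and $\delta>0$ with $s+\delta R^2<v(a)$. For $N>0$ consider on $\overline B$ the usc function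
\[
v_N=\Psi+c\log|k|-\varphi,\qquad \varphi(z)=N|g(z)|^2-\delta|z-p|^2 .
\]

\emph{The maximum of $v_N$ is interior for large $N$.} We have $v_N(a)\ge v(a)$, since $g(a)=0$. As $v$ is usc, $v<s$ on an open neighborhood $V$ of $\{g=0\}\cap\partial B$ in $\partial B$, so on $V$ we have $v_N<s+\delta R^2<v(a)$ for all $N$. On the compact set $\partial B\setminus V$ the function $|g|^2$ is bounded below by a positive constant and $v$ is bounded above, so $v_N<v(a)$ there if $N$ is large. Fix such an $N$. Then $v_N$ attains its maximum over $\overline B$ at some $z^*\in B$. Since $v_N(z^*)\ge v(a)>-\infty$, we have $\Psi(z^*)\in\mathbb R$ and $k(z^*)\ne0$. In particular $u=c\log|k|$ is pluriharmonic near $z^*$, and for $z$ near $z^*$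
\begin{equation}\label{eq:touch}
\Psi(z)\le\Psi(z^*)-\bigl(u(z)-u(z^*)\bigr)+\varphi(z)-\varphi(z^*).
\end{equation}

\emph{The slice.} Since $g$ has $r=n-q-1$ components, $\dim\ker dg(z^*)\ge q+1$. (If $dg(z^*)$ has rank less than $r$, the kernel only gets larger.) Choose a linear subspace $W\subset\ker dg(z^*)$ of dimension $q+1$. For $w\in W$ we have $g(z^*+w)=g(z^*)+Q(w)+O(|w|^3)$ with $Q$ a homogeneous quadratic polynomial map, hence
\begin{align*}
|g(z^*+w)|^2&=|g(z^*)|^2+2\operatorname{Re}\langle Q(w),g(z^*)\rangle+o(|w|^2),\\
|z^*+w-p|^2&=|z^*-p|^2+2\operatorname{Re}\langle w,z^*-p\rangle+|w|^2 ,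
\end{align*}
where $\langle\cdot,\cdot\rangle$ is the Hermitian product, linear in the first entry. So there is a holomorphic polynomial $P$ on $W$ with $P(0)=0$ and
\[
\varphi(z^*+w)-\varphi(z^*)=\operatorname{Re}P(w)-\delta|w|^2+o(|w|^2).
\]
By \eqref{eq:touch}, for small $\rho>0$ and all $w\in W$ with $|w|\le\rho$,
\[
\Psi(z^*+w)\le\Psi(z^*)-u(z^*+w)+u(z^*)+\operatorname{Re}P(w)-\tfrac\delta2|w|^2 .
\]

\emph{Contradiction.} Let $L=z^*+W$ and $K=\{z^*+w:w\in W,\ |w|\le\rho\}$, and let
\[
h(z^*+w)=\Psi(z^*)-u(z^*+w)+u(z^*)+\operatorname{Re}P(w)-\tfrac\delta2\rho^2,
\]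
which is pluriharmonic near $K$ in $L$ if $\rho$ is small. Then $\Psi\le h$ on $\partial K$, but $h(z^*)=\Psi(z^*)-\frac\delta2\rho^2<\Psi(z^*)$. This contradicts the $q$-plurisubharmonicity of $\Psi$.
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}

\emph{$\psi_0$ is usc and weakly $q$-psh.} It is usc since $\{0\}$ is closed. For holomorphic $f:D\to A_0$ on a domain $D\subset\mathbb C^{q+1}$ we have $\psi_0\circ f=\chi_{f^{-1}(0)}$. By Lemma~\ref{lem:iso} the set $f^{-1}(0)$ has no isolated points, so $\psi_0\circ f$ is $q$-psh by Proposition~\ref{prop:chi}.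

\emph{$\psi_0$ is not $q$-psh.} Suppose $\Psi$ is $q$-psh on a neighborhood $U$ of $0$ in $\mathbb C^{q+2}$ with $\Psi=\psi_0$ on $A_0\cap U$. Let $B$ be a ball about $0$ with $\overline B\subset U$. Apply Lemma~\ref{lem:max} with $n=q+2$, $r=1$, $g(x,y)=x_1^3+x_2^3+x_3^3$, $k=1$, $c=1$ and $a=p=0$. Since $\{g=0\}=A_0$, it gives
\[
1=\Psi(0)\le\max_{A_0\cap\partial B}\Psi=0,
\]
a contradiction.

\emph{General $1\le q<d<n$.} The set $A$ has pure dimension $2+(q-1)+(d-q-1)=d$. The function $\psi$ is the characteristic function of the closed set $\{(x,y)=0\}\cap A$, hence usc. If $f:D\to A$ is holomorphic and $f_0:D\to A_0$ consists of its first $q+2$ components, then $\psi\circ f=\psi_0\circ f_0$ is $q$-psh. So $\psi$ is weakly $q$-psh. Suppose $\psi$ had a $q$-psh extension $\Psi$ to a neighborhood of $0\in\mathbb C^n$. The restriction of $\Psi$ to $\mathbb C^{q+2}\times\{0\}$ is $q$-psh near $0$, because the affine subspaces of $\mathbb C^{q+2}\times\{0\}$ are among those of $\mathbb C^n$, and it extends $\psi_0$ near $0$. This was just excluded. \qed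

\section{Sets of dimension at most $q$}\label{sec:B}

We prove Theorem~\ref{thm:B}. Split the coordinates as $z=(z',z'')\in\mathbb C^k\times\mathbb C^{n-k}$ with $k\le q$. An affine space of dimension $q+1>k$ contains, through each of its points, a complex line on which $z'$ is constant. Hence only the behavior of $\Psi$ in the $z''$-directions matters, and in the $z'$-directions upper semi-continuity is enough:

\begin{lemma}\label{lem:slice}
Let $k\le q$ and let $U'\subset\mathbb C^k$, $U''\subset\mathbb C^{n-k}$ be polydiscs. Let $\Psi$ be usc on $U=U'\times U''$ such that for every $z'\in U'$ the function $\Psi(z',\cdot)$ is psh or $\equiv-\infty$ on $U''$. Then $\Psi$ is $q$-psh on $U$.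
\end{lemma}

\begin{proof}
Let $L$ be affine of dimension $q+1$, $K\subset L\cap U$ compact, $h$ pluriharmonic near $K$ in $L$ with $\Psi\le h$ on $\partial K$, and $x=(x',x'')\in K$. The affine space $L\cap(\{x'\}\times\mathbb C^{n-k})$ contains $x$ and has dimension at least $(q+1)+(n-k)-n=q+1-k\ge1$. Let $\ell$ be a complex line in it through $x$. On a neighborhood of $K\cap\ell$ in $\ell$ the function $\Psi-h$ is subharmonic or $\equiv-\infty$ on each component. A point of $K\cap \ell$ that is interior to $K$ in $L$ is interior to $K\cap\ell$ in $\ell$, so $\partial_\ell(K\cap\ell)\subset\partial_LK$, where $\Psi-h\le0$. By (F4), $\Psi(x)\le h(x)$.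
\end{proof}

So if $A$ is a branched cover of $U'$, we only need a psh function on each fiber $\{z'\}\times U''$ that takes prescribed values at finitely many points. The one global requirement is upper semi-continuity, and it is delicate where sheets meet. Take $n=2$, $q=k=1$ and $A=\{z_2^2=z_1\}$, with points $\pm t$, $t^2=z_1$, over $z_1$. For $z_1\ne0$ the function
\[
\Psi(z_1,\zeta)=\max_{\pm}\Bigl[\psi(z_1,\pm t)+|2t|\log\frac{|\zeta\pm t|}{|2t|}\Bigr]
\]
is psh or $\equiv-\infty$ in $\zeta$ and has the right values at $\zeta=\pm t$: at $\zeta=t$ the upper bracket is $\psi(z_1,t)$ and the lower one is $-\infty$, and symmetrically at $\zeta=-t$. Put $\Psi(0,\zeta)=\psi(0,0)$. Without the weight $|2t|$, the logarithm would tend to $+\infty$ as $t\to0$ for fixed $\zeta\ne0$, and $\Psi$ would in general not be usc. With the weight, the limit superior of the logarithmic term is at most $0$, because $|2t|\log\frac1{|2t|}\to0$. The general construction is the same.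

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $p=0$ and $k=\dim_0A\le q$. Complex linear changes of coordinates map affine subspaces to affine subspaces and preserve pluriharmonicity, so they preserve $q$-plurisubharmonicity. By the local parametrization theorem we may choose linear coordinates $z=(z',z'')\in\mathbb C^k\times\mathbb C^{n-k}$ and Weierstrass polynomials $P_j(z',T)$, $j=k+1,\dots,n$, with $P_j(0,T)=T^{d_j}$, such that $P_j(z',z_j)=0$ on $A$ near $0$. Fix a small polydisc $U''=\{|z_j|<\rho,\ j>k\}$ and then a polydisc $U'\ni0$ in $\mathbb C^k$ so small that for $z'\in U'$ all roots of all $P_j(z',\cdot)$ have modulus less than $\rho$; take both small enough that $U=U'\times U''$ lies in the region where all this is valid. (If $k=0$, then $U'$ is a point.)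

\emph{The sheets.} For $z'\in U'$ let $a_1(z'),\dots,a_N(z')\in U''$, $N=\prod_jd_j$, be the unordered list, with multiplicities, of all points whose $j$-th coordinate is a root of $P_j(z',\cdot)$ for each $j$. By continuity of roots, if $z'_\nu\to z'_0$ in $U'$, the lists can be labeled so that $a_i(z'_\nu)\to a_i(z'_0)$ for all $i$. The set
\[
S=\{(z',a_i(z')):\ z'\in U',\ 1\le i\le N\}=\{z\in U:\ P_j(z',z_j)=0,\ j>k\}
\]
is closed in $U$ and contains $A\cap U$. Let $\tilde\psi=\psi$ on $A\cap U$ and $\tilde\psi=-\infty$ on $S\setminus A$. As $A\cap U$ is closed in $U$, $\tilde\psi$ is usc on $S$.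

\emph{The interpolating terms.} For $a,b,\zeta\in\mathbb C^{n-k}$ put
\[
G(a,b,\zeta)=|a-b|\log\frac{|\zeta-b|}{|a-b|}\ \ (a\ne b),\qquad G(a,a,\zeta)=0 .
\]
For fixed $a,b$ this is psh in $\zeta$. It is usc in $(a,b,\zeta)$: at points with $a\ne b$ it is continuous with values in $[-\infty,\infty)$, and if $(a,b,\zeta)\to(a_0,a_0,\zeta_0)$ with $a\ne b$, then
\[
G(a,b,\zeta)\le|a-b|\Bigl(\log^+|\zeta-b|+\log\frac1{|a-b|}\Bigr)\to0=G(a_0,a_0,\zeta_0).
\]

\emph{The extension.} On $U$ define
\[
\Psi(z',\zeta)=\max_{1\le i\le N}\Bigl[\tilde\psi(z',a_i(z'))+\sum_{j=1}^NG\bigl(a_i(z'),a_j(z'),\zeta\bigr)\Bigr].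
\]
This does not depend on the labeling.

\emph{$\Psi$ is usc.} Let $(z'_\nu,\zeta_\nu)\to(z'_0,\zeta_0)$. Pass to a subsequence along which $\Psi(z'_\nu,\zeta_\nu)$ tends to the original limit superior. Label the lists so that $a_i(z'_\nu)\to a_i(z'_0)$ for all $i$, and pass to a further subsequence along which the maximum is attained at a fixed index $i$. Since $\tilde\psi$ and $G$ are usc, the limit superior is at most the $i$-th bracket at $(z'_0,\zeta_0)$, hence at most $\Psi(z'_0,\zeta_0)$.

\emph{$\Psi=\tilde\psi$ on $S$,} and so $\Psi=\psi$ on $A\cap U$. Let $\zeta=a_l(z')$, and write $a_i$ for $a_i(z')$. If $a_i\ne a_l$, the $i$-th bracket contains the term $G(a_i,a_l,a_l)=-\infty$. If $a_i=a_l$, then each $G(a_l,a_j,a_l)$ is $0$, because $\log\frac{|a_l-a_j|}{|a_l-a_j|}=0$ when $a_j\ne a_l$; so the bracket equals $\tilde\psi(z',a_l)$.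

\emph{$\Psi$ is $q$-psh.} For fixed $z'$ each bracket is psh in $\zeta$ or $\equiv-\infty$, hence so is their maximum. Since $k\le q$, Lemma~\ref{lem:slice} applies.
\end{proof}

\begin{remark}
If $\dim A\le q$, then every usc function $\psi$ on $A$ is also weakly $q$-psh, so on such sets both notions coincide with upper semi-continuity. Indeed, let $f:D\to A$ be holomorphic on a domain $D\subset\mathbb C^{q+1}$. No fiber $Z=f^{-1}(p)$ has isolated points: with $k=\dim_pA\le q$ there are $k$ holomorphic functions near $p$, vanishing at $p$, whose only common zero on $A$ near $p$ is $p$, and pulling them back describes $Z$ locally by $k\le q$ equations in $\mathbb C^{q+1}$, so (F1) applies. Now let $\psi\circ f\le h$ on $\partial K$ and $x\in K$, and let $Z$ be the fiber through $x$. On $Z$ the function $\psi\circ f$ is a constant $c$. If $c=-\infty$, there is nothing to show at $x$. Otherwise $h\ge c$ on $Z\cap\partial K$, hence on $Z\cap K\ni x$ by Lemma~\ref{lem:min}.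
\end{remark}

\section{Classification by dimension}\label{sec:C}

\begin{lemma}\label{lem:open}
Let $\psi$ be weakly $q$-psh on $A$, and let $U\subset\mathbb C^n$ be an open set contained in $A$. Then $\psi$ is $q$-psh on $U$.
\end{lemma}

\begin{proof}
Let $L$ be affine of dimension $q+1$ and $\iota:\mathbb C^{q+1}\to L$ an affine isomorphism. On each connected component of $\iota^{-1}(U)$ the map $\iota$ is a holomorphic map from a domain into $A$, so $\psi\circ\iota$ is $q$-psh there. A compact set $K\subset L\cap U$ meets only finitely many components of $L\cap U$, each in a compact set whose boundary is contained in $\partial K$. Applying the defining property of $q$-psh functions on each component gives the condition of Definition~\ref{def:open} for $K$.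
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
(1) For $q=0$ the equivalence is the theorem of Forn\ae ss and Narasimhan \cite{FN}. If $d\le q$, apply Theorem~\ref{thm:B} at every point. If $d=n$, then $A$ is open in $\mathbb C^n$ by (F5), and Lemma~\ref{lem:open} applies with $U=A$. In the remaining case $q\ge1$ and $q<d<n$, Theorem~\ref{thm:A} gives a counterexample.

(2) For $q=0$ use \cite{FN} again. Let $n=q+1$ and $p\in A$. If $\dim_pA=n$, then by (F5) $A$ contains a neighborhood of $p$, on which $\psi$ is $q$-psh by Lemma~\ref{lem:open}. Otherwise $\dim_pA\le n-1=q$ and Theorem~\ref{thm:B} applies. If $q\ge1$ and $n\ge q+2$, Theorem~\ref{thm:A} with $d=q+1$ gives a counterexample.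
\end{proof}

\section{The criterion at a point}\label{sec:crit}

Part (ii) of Theorem~\ref{thm:D} was proved in Section~\ref{sec:char}, and its last assertion follows from (i) and (ii). It remains to prove (i). The main point is that $\chi_{\{p\}}$ does not extend when $\dim_pA\ge q+1$. We would like to apply Lemma~\ref{lem:max}, which needs a set defined by $n-q-1$ equations. An irreducible germ $A_1\subset A$ of dimension $q+1$ is in general only one component of such a set $\{g=0\}$, and on the other components, which need not lie in $A$, we know nothing about $\Psi$. We hide them by a term $c\log|k|$ with $k=0$ on them. If there are other components, $k$ vanishes at $p$ as well, so we move the peak of $\Psi$ from $p$ to a nearby point $a\in A_1$ with $k(a)\ne0$.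

\begin{proof}[Proof of Theorem~\ref{thm:D}(i)]
Let $\dim_pA\le q$. Theorem~\ref{thm:B} gives the extension at $p$. Near any other point of $A$ the function $\chi_{\{p\}}$ vanishes, and $0$ is a $q$-psh extension by the minimum principle for pluriharmonic functions.

Conversely, let $\dim_pA\ge q+1$, and suppose that $\Psi$ is $q$-psh on a neighborhood $U$ of $p$ with $\Psi=\chi_{\{p\}}$ on $A\cap U$. If $n=q+1$, then by (F5) $A$ contains a closed ball $K\subset U$ about $p$. On $\partial K$ we have $\Psi=0\le\frac12$, but $\Psi(p)=1>\frac12$, a contradiction with $L=\mathbb C^n$. So let $r=n-q-1\ge1$.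

\emph{A germ of dimension $q+1$.} Start with an irreducible component of the germ $(A,p)$ of dimension at least $q+1$. While the dimension exceeds $q+1$, intersect with a hyperplane through $p$ that does not contain the germ, and pass to an irreducible component of the intersection; each step lowers the dimension by exactly one. We obtain an irreducible germ $A_1\subset A$ at $p$ with $\dim A_1=q+1$. Let $\mathcal O_p$ be the ring of germs of holomorphic functions at $p$, and let $I\subset\mathcal O_p$ be the ideal of $A_1$.

\emph{A complete intersection containing it.} We choose $g_1,\dots,g_r\in I$ inductively so that $\{g_1=\dots=g_j=0\}$ has pure dimension $n-j$ at $p$. For $1\le j\le r$ suppose $g_1,\dots,g_{j-1}$ have been found. The irreducible components $X_1,\dots,X_s$ of the germ $\{g_1=\dots=g_{j-1}=0\}$ have dimension $n-j+1>q+1$, so none is contained in $A_1$, and $I$ is contained in none of their ideals $I(X_i)$. Thus the $I\cap I(X_i)$ are proper complex linear subspaces of $I$. A complex vector space is not a finite union of proper subspaces, so there is $g_j\in I$ that vanishes identically on no $X_i$. It lowers the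 dimension of each $X_i$ by exactly one.

With $g=(g_1,\dots,g_r)$, the germ $\{g=0\}$ has pure dimension $q+1$ and contains $A_1$, so $A_1$ is one of its irreducible components. Write $\{g=0\}=A_1\cup A_2$ with $A_2$ the union of the others. Since $A_1\not\subset A_2$, there is $k\in\mathcal O_p$ that vanishes on $A_2$ but not identically on $A_1$; if $A_2=\emptyset$, take $k=1$. Let $B$ be an open ball about $p$ with $\overline B\subset U$, so small that near $\overline B$ all these germs have representatives with $\{g=0\}=A_1\cup A_2$, $A_1\subset A$ and $k=0$ on $A_2$. After multiplying $k$ by a constant we have $|k|\le1$ on $\overline B$.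

\emph{Moving the peak.} On the compact set $A_1\cap\partial B\subset A\setminus\{p\}$ we have $\Psi=0$. As $\Psi$ is usc, $\{\Psi<\frac12\}$ is an open set containing $A_1\cap\partial B$. Hence, for $a$ sufficiently close to $p$, the translate
\[
\Psi_a(z)=\Psi(z+p-a)
\]
is defined and $q$-psh near $\overline B$, and $\Psi_a<\frac12$ on $A_1\cap\partial B$; moreover $\Psi_a(a)=\Psi(p)=1$. Since $k$ does not vanish identically on the germ $A_1$ at $p$, we may choose such an $a$ in $A_1\cap B$ with $k(a)\ne0$. Finally choose $c>0$ so small that $1+c\log|k(a)|>\frac12$.

\emph{Conclusion.} Put $v=\Psi_a+c\log|k|$. Since $g(a)=0$, Lemma~\ref{lem:max} for $\Psi_a$ gives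
\[
\tfrac12<1+c\log|k(a)|=v(a)\le\max_{\partial B\cap\{g=0\}}v .
\]
But on $\partial B\cap A_2$ we have $v=-\infty$, and on $\partial B\cap A_1$ we have $v\le\Psi_a<\frac12$ because $|k|\le1$. This is a contradiction.
\end{proof}

\begin{thebibliography}{9}

\bibitem{FN}
Forn\ae ss and Narasimhan, theorem on the equivalence of plurisubharmonic and weakly plurisubharmonic functions on analytic sets (the case $q=0$).

\bibitem{PF}
Popa-Fischer, theorem on the equivalence of $q$-plurisubharmonicity and weak $q$-plurisubharmonicity for continuous functions on analytic sets.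

\bibitem{Book}
A printed mathematics book, in which the question is posed.

\end{thebibliography}
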